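
\newtheorem{theorem}{Theorem}[section]
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}
\theoremstyle{definition}
\newtheorem*{hypothesis}{Hypothesis}
\numberwithin{equation}{section}

\title{Approximate controllability of the wave equation\\ does not imply spectral controllability}


\begin{abstract}
For the wave equation with Dirichlet boundary control we compare two notions of controllability in a given time $T$: approximate controllability (the reachable set is dense) and spectral controllability (every state composed of finitely many eigenfunctions is reachable). The second implies the first. We show that the first does not imply the second, in any dimension $N\ge2$, already for the Laplace operator and whether the control acts on the whole boundary or on a proper part of it. In our examples the only reachable state composed of finitely many eigenfunctions is zero, although $T$ exceeds, by an arbitrarily large factor, the time $2T^*$ beyond which approximate controllability is known. The reason is that approximate controllability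 follows from the existence of short curves to the boundary, while spectral controllability is obstructed by long straight chords through a single point, and for $N\ge2$ a domain can have both.
\end{abstract}

\section{The question and the answer}

\subsection{Two notions of controllability}

Let $\Omega\subset\mathbb R^N$ be a bounded domain with smooth boundary $\Gamma$, and let $\Gamma_1\subset\Gamma$ be nonempty and relatively open. Let
\[
A=-\sum_{i,j}\partial_i\bigl(a_{ij}(x)\partial_j\bigr)+a_0(x)
\]
be a uniformly elliptic, formally self-adjoint operator with smooth real coefficients, taken with the Dirichlet boundary condition and assumed positive definite. Let $0<\lambda_1\le\lambda_2\le\dots$ be its eigenvalues, repeated according to multiplicity, let $\{\varphi_n\}$ be a corresponding orthonormal basis of real eigenfunctions in $L^2(\Omega)$, and put $\omega_n=\sqrt{\lambda_n}$. Consider the boundary control system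
\begin{equation}\label{sys}
\begin{gathered}
y_{tt}+Ay=0\ \text{ in }\Omega\times(0,T),\qquad y(\cdot,0)=y_t(\cdot,0)=0,\\
y=u\ \text{ on }\Gamma_1\times(0,T),\qquad y=0\ \text{ on }(\Gamma\setminus\Gamma_1)\times(0,T),
\end{gathered}
\end{equation}
with control $u\in L^2(0,T;L^2(\Gamma_1))$. Its state at time $T$ is $(y(\cdot,T),y_t(\cdot,T))\in L^2(\Omega)\times H^{-1}(\Omega)$, and the \emph{reachable set} at time $T$ is the set of all these states. We call a state $(y_0,y_1)$ \emph{spectral} if $y_0$ and $y_1$ are both finite linear combinations of the $\varphi_n$.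

System \eqref{sys} is \emph{W-controllable} (approximately controllable) in time $T$ if the reachable set at time $T$ is dense in $L^2(\Omega)\times H^{-1}(\Omega)$. It is \emph{M-controllable} (spectrally controllable) in time $T$ if every spectral state belongs to the reachable set at time $T$. Spectral states are dense, so M-controllability implies W-controllability. The question is the converse.

\begin{hypothesis}
If system \eqref{sys} is W-controllable in time $T$, then it is M-controllable in the same time.
\end{hypothesis}

One may hope for this because spectral states are the nicest states there are: their coefficient sequences are finite. Let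
\[
T^*=\inf\Bigl\{T\ \Big|\ \bigcup_{u\in L^2(0,T;L^2(\Gamma_1))}\operatorname{supp}y(\cdot,T)=\overline\Omega\Bigr\}
\]
be the time in which the waves from $\Gamma_1$ fill $\Omega$. It is known that \eqref{sys} is W-controllable in every time $T>2T^*$. We show that the hypothesis is false.

\begin{theorem}[Counterexample]\label{thm:counter}
For every $N\ge2$ and $\kappa\in(0,2)$ there is a bounded smooth star-shaped domain $\Omega\subset\mathbb R^N$ such that for $A=-\Delta$, both for $\Gamma_1=\Gamma$ and for a suitable proper open part $\Gamma_1\subsetneq\Gamma$, the following holds. We have $2T^*\le2D(\Gamma_1)\le\kappa$, where $D(\Gamma_1)$ is the path distance defined in Section~\ref{sec:two}; the system is W-controllable in every time $T>\kappa$; and for every $T\in(0,2)$ the only spectral state reachable at time $T$ is $(0,0)$. Hence for every $T\in(\kappa,2)$ the hypothesis fails.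
\end{theorem}

Since $\kappa$ is arbitrary, no condition of the form $T>K\cdot 2T^*$ with a universal constant $K$ implies M-controllability, even for $\Gamma_1=\Gamma$.

\subsection{Dimension one: why spectral states can be out of reach}\label{sec:one}

The mechanism is visible on an interval. Let $\Omega=(-1,1)$, $A=-d^2/dx^2$, with controls at both ends, and suppose that a spectral state is reached at a time $T<2$. Put $y=0$ for $t<0$ and continue $y$ for $t>T$ as the finite sum $\tilde y$ of modes $\bigl(\alpha_n\cos\omega_nt+\beta_n\sin\omega_nt\bigr)\varphi_n$ that has the given state at $t=T$. Neither $y$ nor $y_t$ jumps at $t=0$ or $t=T$, so the continued function solves $y_{tt}=y_{xx}$ in $\Omega\times\mathbb R$ in the sense of distributions. (Nothing is claimed at the ends $x=\pm1$.) Hence $(\partial_t+\partial_x)(\partial_t-\partial_x)y=0$, so that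
\[
(\partial_t-\partial_x)y=U(t-x),\qquad U\in\mathcal D'(\mathbb R).
\]
On $\{t<0,\ |x|<1\}$ the variable $t-x$ takes every value in $(-\infty,1)$, and there $y=0$; so $U=0$ on $(-\infty,1)$. On $\{t>T,\ |x|<1\}$ it takes every value in $(T-1,\infty)$, and there $y=\tilde y$ is real analytic; so $U$ is real analytic on $(T-1,\infty)$. Because $T-1<1$, the two half-lines overlap and cover $\mathbb R$. Thus $U$ is real analytic on $\mathbb R$ and vanishes on a half-line: $U=0$. In the same way $(\partial_t+\partial_x)y=0$. So $y$ is constant, hence zero, and the spectral state was $(0,0)$.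

In words: every characteristic line stays inside $\Omega$ during a time $2>T$, so within $\Omega$ it meets either the past $\{t<0\}$, where $y$ vanishes, or the future $\{t>T\}$, where $y$ is analytic. Therefore $y$ is analytic, and an analytic function that vanishes in the past vanishes.

On the interval this is no counterexample. For an arbitrary control, continuing $y$ only into the past still gives $U=0$ on $(-\infty,1)$. At time $T$ this says that $y_t=y_x$ on $(T-1,1)$ in the sense of distributions; so for $T<2$ the system is not W-controllable either.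

\subsection{The two geometric quantities in dimension \texorpdfstring{$N\ge2$}{N at least 2}}\label{sec:two}

For $x_0\in\Omega$ and $e\in S^{N-1}$ put
\[
\ell_{x_0}(e)=\sup\{s>0:\ x_0+re\in\Omega\text{ for }0\le r\le s\}.
\]
So $\ell_{x_0}(e)+\ell_{x_0}(-e)$ is the length of the chord (component of a line intersected with $\Omega$) through $x_0$ with direction $e$. The argument above has the following analogue, in which only the chords through \emph{one} point matter.

\begin{theorem}[Obstruction]\label{thm:obstr}
Let $\Omega\subset\mathbb R^N$ be a bounded smooth domain, $A=-\Delta$, $\Gamma_1\subset\Gamma$ nonempty and relatively open, $T>0$. Suppose that some $x_0\in\Omega$ satisfies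
\[
\ell_{x_0}(e)+\ell_{x_0}(-e)>T\qquad\text{for all }e\in S^{N-1}.
\]
If $(y_0,y_1)$ is reachable at time $T$ and the coefficients $a_m=(y_0,\varphi_m)$, $b_m=\langle y_1,\varphi_m\rangle$ satisfy
\begin{equation}\label{decay}
\sum_me^{2c_0\omega_m}\bigl(|a_m|^2+|b_m|^2\bigr)<\infty\quad\text{for some }c_0>0,
\end{equation}
then $y_0=y_1=0$. In particular no nonzero spectral state is reachable at time $T$.
\end{theorem}

Condition \eqref{decay} means that $y_0$ and $y_1$ are analytic vectors of $\sqrt A$.

W-controllability depends on a different quantity. Let $D(\Gamma_1)$ be the supremum over $x\in\Omega$ of the infimum of the lengths of rectifiable paths from $x$ to a point of $\Gamma_1$ that lie in $\Omega$ except for the endpoint.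

\begin{theorem}[W-controllability]\label{thm:W}
Let $A=-\Delta$. If $T>2D(\Gamma_1)$, then system \eqref{sys} is W-controllable in time $T$. Moreover $T^*\le D(\Gamma_1)$.
\end{theorem}

The paths in the definition of $D$ may bend, and each point may choose its own. The chords in Theorem~\ref{thm:obstr} are straight and all pass through one point, but a short half $\ell_{x_0}(e)$ may be compensated by a long half $\ell_{x_0}(-e)$. This compensation is essential: if $\Omega$ is symmetric about $x_0$, the chord condition gives $\operatorname{dist}(x_0,\Gamma)>T/2$, hence $T<2D(\Gamma_1)$, and Theorem~\ref{thm:W} does not apply. Section~\ref{sec:geom} constructs domains in which all chords through a point have length $2$ while $D$ is as small as we like. Section~\ref{sec:W} proves Theorem~\ref{thm:W} and Section~\ref{sec:obstr} proves Theorem~\ref{thm:obstr}. Section~\ref{sec:compl} shows that the chord condition is sharp for the ball and treats operators with analytic coefficients; it is not used elsewhere.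

\subsection{Standard facts}\label{sec:facts}

Write $\Box=\partial_t^2-\Delta$. From now until Section~\ref{sec:analytic}, $A=-\Delta$. All pairings $(\cdot,\cdot)$ and $\langle\cdot,\cdot\rangle$ are bilinear, and $\partial_\nu$ is the outward normal derivative. We use the following facts about the solution of \eqref{sys} in the sense of transposition (Lions; Lasiecka, Lions and Triggiani \cite{LLT}). It satisfies $y\in C([0,T];L^2(\Omega))\cap C^1([0,T];H^{-1}(\Omega))$, has zero initial data, and solves $\Box y=0$ in $\mathcal D'(\Omega\times(0,T))$. If $\Box\varphi=0$, $\varphi|_\Gamma=0$ and $(\varphi,\varphi_t)\in C([0,T];H^1_0(\Omega)\times L^2(\Omega))$, then $\partial_\nu\varphi\in L^2(\Gamma\times(0,T))$, depending continuously on the data, and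
\begin{equation}\label{dual}
\int_0^T\!\!\int_{\Gamma_1}u\,\partial_\nu\varphi\,d\Gamma\,dt=(y(T),\varphi_t(T))-\langle y_t(T),\varphi(T)\rangle .
\end{equation}
In particular the state at time $T$ depends continuously on $u$. We call such $\varphi$ \emph{finite-energy solutions}. They are given by Fourier series in the $\varphi_n$, hence extend to all $t\in\mathbb R$.

\section{A domain with long chords and short escape routes}\label{sec:geom}

We look for a star-shaped domain $\{re:0\le r<\rho(e)\}$. Its chord through $0$ in direction $e$ has length $\rho(e)+\rho(-e)$, which equals $2$ for all $e$ if and only if $\rho=1+(\text{odd function})$. For $D$ to be small, every direction should be close to one in which $\rho$ is small. So we want a rapidly oscillating odd function. In the plane, with polar angle $\theta$, the function $\cos m\theta$ with $m$ odd is one, since $\cos m(\theta+\pi)=-\cos m\theta$. The same works in every dimension if $\theta$ is replaced by the angle to a fixed axis.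

Let $\eta\in(0,1)$ and let $m\ge2\pi/\eta$ be an odd integer. Let $T_m$ be the Chebyshev polynomial, $T_m(\cos\phi)=\cos m\phi$; it is an odd polynomial because $m$ is odd. Write
\[
e=(\cos\phi,\ \sin\phi\;\bar e),\qquad 0\le\phi\le\pi,\quad\bar e\in S^{N-2}\quad(S^0=\{\pm1\}),
\]
so that $\phi$ is the angle between $e$ and the first axis, and put
\[
\rho(e)=1+(1-\eta)\,T_m(e_1)=1+(1-\eta)\cos m\phi,\qquad \Omega=\{re:\ e\in S^{N-1},\ 0\le r<\rho(e)\}.
\]
Since $\rho$ is a smooth function on the sphere with values in $[\eta,2-\eta]$, $\Omega$ is a bounded smooth star-shaped domain with boundary $\Gamma=\{\rho(e)e\}$. We also put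
\[
\Gamma_1'=\{\rho(e)e:\ \phi<\pi-\pi/m\},
\]
a proper, nonempty, relatively open part of $\Gamma$. See Figure~\ref{fig}.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=2]
\draw plot[domain=0:360,samples=1081,variable=\t] ({(1+0.75*cos(27*\t))*cos(\t)},{(1+0.75*cos(27*\t))*sin(\t)});
\draw[line width=1.6pt] plot[domain=173.34:186.66,samples=61,variable=\t] ({(1+0.75*cos(27*\t))*cos(\t)},{(1+0.75*cos(27*\t))*sin(\t)});
\draw[dashed] (-0.25,0) -- (1.75,0);
\draw[dashed] (70:1) -- (250:1);
\fill (0,0) circle (0.03);
\node[left] at (-1.85,0) {$\Gamma\setminus\Gamma_1'$};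
\end{tikzpicture}
\caption{The domain $\Omega$ for $N=2$, $\eta=1/4$, $m=27$. Each chord through the marked point $0$ (two are dashed) has length $2$, since opposite a petal there is a notch. Every point of $\Omega$ is close to the boundary: from a point in a petal the side wall is reached by a short rotation, and from a point near $0$ the bottom of a notch is near. The thick part of the boundary is $\Gamma\setminus\Gamma_1'$.}
\label{fig}
\end{figure}

\begin{proposition}\label{prop:geom}
In this domain $\ell_0(e)+\ell_0(-e)=2$ for all $e\in S^{N-1}$, and $D(\Gamma)\le D(\Gamma_1')\le2\eta$.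
\end{proposition}

\begin{proof}
Since $\ell_0(e)=\rho(e)$ and $T_m$ is odd, $\ell_0(e)+\ell_0(-e)=2$. The inequality $D(\Gamma)\le D(\Gamma_1')$ is clear, since $\Gamma_1'\subset\Gamma$.

Let $x=se\in\Omega$, so $0\le s<\rho(e)<2$, and let $\phi$ be the angle of $e$ (if $x=0$, take any $e$). The minimum $\rho=\eta$ is attained at the angles $\phi_j=j\pi/m$, $j=1,3,\dots,m$. Choose $j\le m-2$ as follows. If $\phi<\pi-\pi/m$, then $\phi$ lies in one of the intervals $[\phi_j-\pi/m,\phi_j+\pi/m]$ with $j\in\{1,3,\dots,m-2\}$, whose union is $[0,\pi-\pi/m]$; take this $j$. If $\phi\ge\pi-\pi/m$, take $j=m-2$. In both cases $|\phi-\phi_j|\le2\pi/m\le\eta$. Let $e(\phi')$ be the points of the meridian through $e$ (fixed $\bar e$, which is chosen arbitrarily if $\phi\in\{0,\pi\}$) with angle $\phi'$ between $\phi$ and $\phi_j$, and move from $x=se(\phi)$ along the arc $se(\phi')$ toward $se(\phi_j)$. The arc has length at most $s\eta$.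

\emph{Case $s\ge\eta$.} Since $\rho(e(\phi_j))=\eta\le s$, the end of the arc is not in $\Omega$. So the arc meets $\Gamma$ for a first time, after length at most $s\eta\le2\eta$. The meeting point is in $\Gamma_1'$. Indeed, if $\phi<\pi-\pi/m$, all angles on the arc are less than $\pi-\pi/m$. If $\phi\ge\pi-\pi/m$, note that $\cos m\phi'$ is decreasing on $[\pi-\pi/m,\pi]$, because $m-1$ is even; so for $\pi-\pi/m\le\phi'\le\phi$ we have $\rho(e(\phi'))\ge\rho(e)>s$, and the arc does not meet $\Gamma$ at these angles.

\emph{Case $s<\eta$.} As $\rho\ge\eta$, the whole arc lies in $\Omega$. After it we continue radially from $se(\phi_j)$ to $\eta e(\phi_j)\in\Gamma_1'$. The total length is at most $s\eta+(\eta-s)\le\eta$.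
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:counter} from Theorems~\ref{thm:obstr} and \ref{thm:W}]
Take $\eta=\kappa/4$, and $\Gamma_1=\Gamma$ or $\Gamma_1=\Gamma_1'$. By Proposition~\ref{prop:geom}, $2D(\Gamma_1)\le4\eta=\kappa$. Theorem~\ref{thm:W} gives $2T^*\le2D(\Gamma_1)\le\kappa$ and W-controllability in every time $T>\kappa$. Theorem~\ref{thm:obstr} with $x_0=0$ shows that for $T<2$ the only reachable spectral state is $(0,0)$.
\end{proof}

\section{Short paths to the boundary give W-controllability}\label{sec:W}

By duality, W-controllability is a uniqueness property: a finite-energy solution with $\partial_\nu\varphi=0$ on $\Gamma_1\times(0,T)$ must vanish. Such a solution can be extended by zero across $\Gamma_1$, and its zero set then spreads into $\Omega$ along curves, by Holmgren's theorem \cite[Thm.~8.6.5]{H1}: \emph{if $Pu=0$, $u\in\mathcal D'$, $P$ is a differential operator with real analytic coefficients, and $u=0$ on one side of a $C^1$ hypersurface near a point where the hypersurface is noncharacteristic, then $u=0$ in a neighborhood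 of that point.} Every unit of length traveled costs one unit at each end of the time interval of vanishing. This is the source of the condition $T>2D$.

\begin{lemma}\label{lem:spread}
Let $O\subset\mathbb R^N$ be open, $\Box\varphi=0$ in $\mathcal D'(O\times(-\tau,\tau))$, and $\varphi=0$ on $B(q,\eta)\times(-\tau,\tau)$ for some ball $B(q,\eta)\subset O$. If $q$ and $x$ are joined by a rectifiable path in $O$ of length $L<\tau$, then $\varphi=0$ near $(x,0)$.
\end{lemma}

\begin{proof}
\emph{One step.} We claim: if $\overline B(q',\eta+l)\subset O$, $\varphi=0$ on $B(q',\eta)\times(-\tau',\tau')$, and $0<l<\tau'\le\tau$, then $\varphi=0$ on $B(q',\eta+l)\times(-\tau'+l,\tau'-l)$.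

Fix $t_1$ with $|t_1|<\tau'-l$ and $0<\eta'<\eta$. We let a cylinder of radius $\eta'$ bulge out near $t=t_1$. Choose $\varepsilon>0$ so small that $\beta:=\sqrt{l^2+2l\varepsilon}<\tau'-|t_1|$, and put
\[
w(t)=l+\varepsilon-\sqrt{(t-t_1)^2+\varepsilon^2},\qquad |t-t_1|\le\beta .
\]
Then $w(t_1)=l$, $w(t_1\pm\beta)=0$, $0\le w\le l$ and $|w'|<1$. For $\lambda\in[0,1]$ let
\[
D_\lambda=\{|t-t_1|<\beta,\ |x-q'|<\eta'+\lambda w(t)\}.
\]
These open sets increase with $\lambda$, $D_\lambda=\bigcup_{\lambda'<\lambda}D_{\lambda'}$ for $\lambda>0$, and $\varphi=0$ on $D_0$. So there is a largest $\Lambda\in[0,1]$ with $\varphi=0$ on $D_\Lambda$. Suppose $\Lambda<1$, and let $(x_*,t_*)$ be a point of the compact set $K=\{|t-t_1|\le\beta,\ |x-q'|=\eta'+\Lambda w(t)\}$, which is contained in $O\times(-\tau',\tau')$.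
\begin{itemize}
\item If $\Lambda w(t_*)<\eta-\eta'$, then $|x_*-q'|<\eta$ and $|t_*|<\tau'$, so $\varphi=0$ near $(x_*,t_*)$.
\item Otherwise $w(t_*)>0$, so $|t_*-t_1|<\beta$. Near $(x_*,t_*)$ the smooth hypersurface $|x-q'|=\eta'+\Lambda w(t)$ has the normal $\bigl(-\Lambda w',(x-q')/|x-q'|\bigr)$ in the variables $(t,x)$. The principal symbol $-\xi_0^2+|\xi|^2$ of $\Box$, where $\xi_0$ is dual to $t$, takes on it the value $1-\Lambda^2w'^2>0$, so the hypersurface is noncharacteristic. As $\varphi=0$ on the side $D_\Lambda$, Holmgren's theorem gives $\varphi=0$ near $(x_*,t_*)$.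
\end{itemize}
So $\varphi$ vanishes on $D_\Lambda$ and in a neighborhood of $K$. Every point of $D_\lambda\setminus D_\Lambda$ has distance at most $(\lambda-\Lambda)l$ from $K$. Hence $\varphi=0$ on $D_\lambda$ for some $\lambda>\Lambda$, a contradiction. So $\varphi=0$ on $D_1$, which is a neighborhood of $B(q',\eta'+l)\times\{t_1\}$. As $\eta'<\eta$ and $t_1$ were arbitrary, the claim follows.

\emph{Iteration.} If $x=q$ there is nothing to prove. Otherwise replace the path by an inscribed polygon in $O$, which is not longer. Decrease $\eta$ so that the closed $2\eta$-neighborhood of the polygon lies in $O$, and choose successive points $q=q_0,\dots,q_n=x$ on it with $0<l_i:=|q_{i+1}-q_i|\le\eta$ and $\sum l_i\le L<\tau$. As $B(q_{i+1},\eta)\subset B(q_i,\eta+l_i)$, applying the claim successively with $q'=q_i$, $l=l_i$, $\tau'=\tau-\sum_{j<i}l_j$ gives $\varphi=0$ on $B(x,\eta)\times(-\tau+L,\tau-L)$.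
\end{proof}

\begin{lemma}\label{lem:unique}
Let $T>2D(\Gamma_1)$, and let $\varphi$ be a finite-energy solution with $\partial_\nu\varphi=0$ on $\Gamma_1\times(0,T)$. Then $\varphi\equiv0$.
\end{lemma}

\begin{proof}
Let $x\in\Omega$. Take a path of length less than $T/2$ from $x$ to some $p\in\Gamma_1$ that lies in $\Omega$ except for $p$, and a small ball $B$ centered at $p$ with $B\cap\Gamma\subset\Gamma_1$. Put $O=\Omega\cup B$ and extend $\varphi$ by $0$ to $B\setminus\Omega$. For $\chi\in C_c^\infty(O\times(0,T))$,
\[
\int_0^T\!\!\int_\Omega\varphi\,\Box\chi\,dx\,dt=\int_0^T\!\!\int_{\Gamma\cap B}\chi\,\partial_\nu\varphi\,d\Gamma\,dt=0 .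
\]
The first equality is Green's formula when $\varphi$ is a finite sum of modes, and it extends to all $\varphi$ by density in the energy space and continuity of $\partial_\nu$. So the extension satisfies $\Box\varphi=0$ in $\mathcal D'(O\times(0,T))$. Choose $q\in B\setminus\overline\Omega$ so close to $p$ that the path from $x$ to $p$ followed by the segment from $p$ to $q$ has length less than $T/2$; it lies in $O$. Since $\varphi=0$ near $q$ for all $t\in(0,T)$, Lemma~\ref{lem:spread} with $\tau=T/2$ and time centered at $T/2$ gives $\varphi=0$ near $(x,T/2)$. As $x$ is arbitrary, $\varphi(T/2)=\varphi_t(T/2)=0$, so $\varphi\equiv0$.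
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:W}]
\emph{W-controllability.} The dual space of $L^2\times H^{-1}$ is $L^2\times H_0^1$. If the reachable set is not dense, then by the Hahn--Banach theorem and \eqref{dual} there is a finite-energy solution $\varphi\not\equiv0$ with $\int_0^T\!\int_{\Gamma_1}u\,\partial_\nu\varphi=0$ for all $u$, that is, $\partial_\nu\varphi=0$ on $\Gamma_1\times(0,T)$. This contradicts Lemma~\ref{lem:unique}.

\emph{$T^*\le D(\Gamma_1)$.} Let $T>D(\Gamma_1)$. Suppose that all states $y(\cdot,T)$ vanish on a ball $B\subset\Omega$. Take $0\ne\psi\in C_c^\infty(B)$ and the finite-energy solution with $\varphi(T)=0$, $\varphi_t(T)=\psi$. By \eqref{dual}, $\partial_\nu\varphi=0$ on $\Gamma_1\times(0,T)$. As $\varphi$ is odd about $t=T$, the same holds on $\Gamma_1\times(0,2T)$, and Lemma~\ref{lem:unique} on the interval $(0,2T)$ gives $\varphi\equiv0$, a contradiction. So for each ball $B_j$ of a countable base of $\Omega$ the set $\{u:\ y(\cdot,T)|_{B_j}=0\}$ is a proper closed subspace of $L^2(0,T;L^2(\Gamma_1))$. By Baire's theorem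 some $u$ lies in none of them, that is, $\operatorname{supp}y(\cdot,T)=\overline\Omega$. Hence $T^*\le T$.
\end{proof}

\section{Long chords make spectral states unreachable}\label{sec:obstr}

We now carry over the argument of Section~\ref{sec:one} to dimension $N\ge2$. As there, we continue $y$ by zero into the past and by an analytic solution into the future. In place of functions of $t\pm x$ there are infinitely many directions, which we separate by testing $y$ with \emph{wave packets}: solutions of the wave equation of frequency about $k$ that are concentrated, up to errors $e^{-ck}$, near a point moving along a straight line with speed $1$. Such a packet can be followed along its line either back into the past or on into the future, because the chord is longer than $T$. There the pairing with $y$ is zero or exponentially small. So all frequency components of $y$ near $x_0$ are exponentially small in $k$, which means that $y$ is analytic there.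

\subsection{Reduction to smooth solutions}

\begin{proposition}\label{prop:main}
Let $\Omega\subset\mathbb R^N$ be a bounded domain, $0\in\Omega$, $\ell=\ell_0$, and let $S>0$ satisfy $\ell(e)+\ell(-e)>S$ for all $e\in S^{N-1}$. Let $y,\tilde y\in C^\infty(\Omega\times\mathbb R)\cap C^\infty(\mathbb R;L^2(\Omega))$ satisfy $\Box y=\Box\tilde y=0$ and
\[
y=0\ \text{ for }t\le0,\qquad y=\tilde y\ \text{ for }t\ge S .
\]
Suppose that for some $r_0>0$ with $B(0,r_0)\subset\Omega$ and all $t\in[0,S]$ the functions $\tilde y(\cdot,t)$ and $\tilde y_t(\cdot,t)$ extend holomorphically from $B(0,r_0)$ to $\{x\in\mathbb C^N:|x|<r_0\}$, with a bound independent of $t$. Then there is $r>0$ with $y=0$ on $B(0,r)\times[0,S]$.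
\end{proposition}

\begin{proof}[Proof of Theorem~\ref{thm:obstr} from Proposition~\ref{prop:main}]
Translate so that $x_0=0$, and write $\ell=\ell_0$. Let $y$ be the solution of \eqref{sys} with final state $(y_0,y_1)$, and let
\[
\tilde y(t)=\sum_m\bigl(a_m\cos\omega_m(t-T)+b_m\omega_m^{-1}\sin\omega_m(t-T)\bigr)\varphi_m,\qquad t\in\mathbb R .
\]
Put $y=0$ for $t<0$ and $y=\tilde y$ for $t>T$.

\emph{Gluing.} We have $\tilde y\in C(\mathbb R;L^2)\cap C^1(\mathbb R;H^{-1})$, $\Box\tilde y=0$, and $(\tilde y,\tilde y_t)=(y_0,y_1)$ at $t=T$. So the extended $y$ belongs to $C(\mathbb R;L^2(\Omega))\cap C^1(\mathbb R;H^{-1}(\Omega))$. It satisfies $\Box y=0$ in $\mathcal D'(\Omega\times\mathbb R)$. To see this, let $\psi\in C_c^\infty(\Omega)$. On each of $(-\infty,0)$, $(0,T)$, $(T,\infty)$ the equation says that the continuous function $\langle y_t(t),\psi\rangle$ has the derivative $(y(t),\Delta\psi)$, which is continuous on all of $\mathbb R$. A continuous function on $\mathbb R$ which, off two points, is $C^1$ with derivative equal to a function continuous on $\mathbb R$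 is $C^1$ on $\mathbb R$ with that derivative. So $\frac{d^2}{dt^2}(y,\psi)=(y,\Delta\psi)$ on $\mathbb R$, and the assertion follows because the span of the products $a(t)\psi(x)$ is dense in $C_c^\infty(\Omega\times\mathbb R)$.

\emph{Mollification.} The function $\ell$ is lower semicontinuous, since a compact segment in the open set $\Omega$ stays in $\Omega$ under small changes. So $\min_e(\ell(e)+\ell(-e))$ exists, and it exceeds $S:=T+2\alpha$ for all small $\alpha>0$. This is where the strict inequality in the hypothesis is used. Let $\rho_1\ge0$ be smooth and even, supported in $[-1,1]$, with integral $1$, let $\rho_\alpha(s)=\alpha^{-1}\rho_1(s/\alpha)$, and put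
\[
y^\alpha(t)=\int\rho_\alpha(s)\,y(t-\alpha-s)\,ds,\qquad \tilde y^\alpha(t)=\int\rho_\alpha(s)\,\tilde y(t-\alpha-s)\,ds .
\]
Only values at times in $[t-2\alpha,t]$ enter. So $y^\alpha=0$ for $t\le0$ and $y^\alpha=\tilde y^\alpha$ for $t\ge S$. Both functions belong to $C^\infty(\mathbb R;L^2(\Omega))$ and solve the wave equation; hence $(\partial_t^2+\Delta)^jy^\alpha=2^j\partial_t^{2j}y^\alpha\in L^2_{\rm loc}$ for all $j$, likewise for $\tilde y^\alpha$, and both are in $C^\infty(\Omega\times\mathbb R)$ by elliptic regularity. Since $\rho_1$ is even, the $m$-th coefficient of $\tilde y^\alpha(t)$ is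
\[
q_m(t)=\hat\rho_1(\alpha\omega_m)\bigl(a_m\cos\omega_m(t-\alpha-T)+b_m\omega_m^{-1}\sin\omega_m(t-\alpha-T)\bigr),\qquad \hat\rho_1(r)=\int\rho_1(s)\cos(rs)\,ds .
\]
In particular $|\hat\rho_1|\le1$ gives $|q_m|\le|a_m|+\omega_m^{-1}|b_m|$ and $|q_m'|\le\omega_m|a_m|+|b_m|$.

\emph{Analyticity of $\tilde y^\alpha$.} Here \eqref{decay} enters. Consider
\[
W_t(x,s)=\sum_mq_m(t)\cosh(\omega_ms)\,\varphi_m(x),\qquad |s|\le\tfrac{c_0}2 .
\]
As $\cosh^2(\omega_ms)\le e^{c_0\omega_m}$, the series converges in $L^2(\Omega)$ uniformly in $s$, with norm bounded uniformly in $t$. Its terms are harmonic in $(x,s)$, so $W_t$ is harmonic in $\Omega\times(-\frac{c_0}2,\frac{c_0}2)$, and $W_t(\cdot,0)=\tilde y^\alpha(t)$. The same works for $\tilde y^\alpha_t$, with $q_m'$ in place of $q_m$, since $\omega_m^2e^{c_0\omega_m}\le C_0e^{2c_0\omega_m}$. By the interior estimates $|\partial^\gamma_xW_t|\le MK^{|\gamma|}|\gamma|!$ for harmonic functions, which hold locally uniformly with $M,K$ independent of $t$, the functions $\tilde y^\alpha(\cdot,t)$ and $\tilde y^\alpha_t(\cdot,t)$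 are real analytic in $\Omega$. Moreover
\[
\sum_\gamma\frac{|\partial^\gamma_xW_t(0,0)|}{\gamma!}|x^\gamma|\le M\sum_nK^n\Bigl(\sum_j|x_j|\Bigr)^n ,
\]
and $\sum_j|x_j|\le\sqrt N|x|$; so for small $r_0$ they extend holomorphically to $\{x\in\mathbb C^N:|x|<r_0\}$ with a bound independent of $t$.

\emph{Conclusion.} Proposition~\ref{prop:main} applies to $y^\alpha,\tilde y^\alpha$. So $y^\alpha=0$ on $B(0,r)\times[0,S]$ for some $r>0$. By smoothness $\tilde y^\alpha=y^\alpha=0$ and $\tilde y^\alpha_t=y^\alpha_t=0$ on $B(0,r)$ at $t=S$. The functions $\tilde y^\alpha(\cdot,S)$ and $\tilde y^\alpha_t(\cdot,S)$ are real analytic in the connected set $\Omega$, so they vanish in $\Omega$. Then $q_m''+\omega_m^2q_m=0$ with zero data at $t=S$ gives $q_m\equiv0$, that is, $\hat\rho_1(\alpha\omega_m)a_m=\hat\rho_1(\alpha\omega_m)b_m=0$. For given $m$ we have $\hat\rho_1(\alpha\omega_m)\ne0$ for all small $\alpha$, because $\hat\rho_1(0)=1$. So $a_m=b_m=0$ for all $m$.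
\end{proof}

The rest of this section proves Proposition~\ref{prop:main}. For $w\in\mathbb C^N$ write $w^2=\sum w_j^2$, $w\cdot\xi=\sum w_j\xi_j$, $|w|$ for the Hermitian norm, and $\langle\xi\rangle=(1+|\xi|^2)^{1/2}$.

\subsection{A decomposition into Gaussians}

To prove that a smooth function is analytic near $0$, we decompose it into localized oscillations that depend analytically on the point at which the function is evaluated. For $z\in\mathbb C^N$ and $\xi\in\mathbb R^N$ let
\[
g_{z,\xi}(x)=e^{i(z-x)\cdot\xi-\langle\xi\rangle(z-x)^2}\Bigl(1+\frac{i(z-x)\cdot\xi}{\langle\xi\rangle}\Bigr),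
\]
a Gaussian of width $\langle\xi\rangle^{-1/2}$ near $\operatorname{Re}z$, oscillating with frequency vector $-\xi$.

\begin{lemma}[Inversion]\label{lem:inv}
For $f\in C_c^\infty(\mathbb R^N)$ and $x\in\mathbb R^N$,
\[
f(x)=(2\pi)^{-N}\int_{\mathbb R^N}\Bigl(\int g_{x,\xi}(x')f(x')\,dx'\Bigr)d\xi ,
\]
where the outer integral converges absolutely.
\end{lemma}

\begin{proof}
Without the Gaussian and the last factor of $g$ this is Fourier inversion. We switch these factors on continuously. The factor $1+iw\cdot\xi/\langle\xi\rangle$ is the Jacobian determinant of the shift $\xi\mapsto\xi+i\langle\xi\rangle w$ of the frequency variable; because of this factor the derivative in the switching parameter is a divergence in $\xi$. Let $w=x-x'$ and, for $0\le s\le1$,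
\[
E_s=e^{iw\cdot\xi-s\langle\xi\rangle w^2},\qquad a_s(\xi)=\int E_s\Bigl(1+\frac{isw\cdot\xi}{\langle\xi\rangle}\Bigr)f(x')\,dx',\qquad G_s(\xi)=\int i\langle\xi\rangle w\,E_s\,f(x')\,dx' .
\]
Since $\nabla_\xi E_s=(iw-sw^2\xi/\langle\xi\rangle)E_s$,
\begin{align*}
\operatorname{div}_\xi\bigl(i\langle\xi\rangle wE_s\bigr)&=\Bigl(\frac{iw\cdot\xi}{\langle\xi\rangle}-\langle\xi\rangle w^2-isw^2\,w\cdot\xi\Bigr)E_s ,\\
\partial_s\Bigl[E_s\Bigl(1+\frac{isw\cdot\xi}{\langle\xi\rangle}\Bigr)\Bigr]&=\Bigl(-\langle\xi\rangle w^2-isw^2\,w\cdot\xi+\frac{iw\cdot\xi}{\langle\xi\rangle}\Bigr)E_s .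
\end{align*}
So $\partial_sa_s=\operatorname{div}_\xi G_s$. Next, $a_s$, $\partial_sa_s$ and $G_s$ are $O(\langle\xi\rangle^{-M})$ for every $M$, uniformly in $s$. Indeed, on the bounded set of relevant $w$, scaling gives $|\partial_w^\beta e^{-s\langle\xi\rangle w^2}|\le C_\beta\langle\xi\rangle^{|\beta|/2}$, and the other factors of the amplitudes are, apart from $f$, polynomials in $w$ with coefficients $O(\langle\xi\rangle)$. Integrating by parts $2n$ times in $x'$ with $|\xi|^{-2n}(-\Delta_{x'})^n$, for $|\xi|\ge1$, we gain $|\xi|^{-2n}$ and lose at most $\langle\xi\rangle^{n+1}$. Therefore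
\[
\frac{d}{ds}\int a_s\,d\xi=\int\operatorname{div}_\xi G_s\,d\xi=0,
\]
by the divergence theorem on $|\xi|<R$ with $R\to\infty$. Hence $\int a_1\,d\xi=\int a_0\,d\xi=(2\pi)^Nf(x)$ by Fourier inversion, and $a_1(\xi)=\int g_{x,\xi}(x')f(x')\,dx'$.
\end{proof}

So it suffices to show that $\int f\,g_{z,\xi}\,dx=O(e^{-c|\xi|})$ for all \emph{complex} $z$ near $0$, where $f$ is $y(\cdot,t_0)$ times a cutoff function: the integral in Lemma~\ref{lem:inv} then defines a holomorphic extension of $f$ from a real neighborhood of $0$. To get this bound we let $g_{z,\xi}$ evolve by the wave equation.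

\subsection{Wave packets}

Let $k=|\xi|\ge1$, $e=\xi/k$ and $\varkappa=\langle\xi\rangle\in[k,\sqrt2k]$. With $w=x-z$ we have
\[
e^{-\varkappa w^2}=(4\pi\varkappa)^{-N/2}\int e^{-i\theta\cdot w}e^{-|\theta|^2/4\varkappa}\,d\theta,\qquad we^{-\varkappa w^2}=-\frac1{2\varkappa}\nabla_we^{-\varkappa w^2} .
\]
Since $g_{z,\xi}(x)=e^{-iw\cdot\xi-\varkappa w^2}(1-iw\cdot\xi/\varkappa)$, the substitution $\eta=\xi+\theta$ gives
\begin{equation}\label{gfourier}
g_{z,\xi}(x)=(4\pi\varkappa)^{-N/2}\int_{\mathbb R^N}e^{-i\eta\cdot(x-z)}e^{-|\eta-\xi|^2/4\varkappa}P(\eta)\,d\eta,\qquad P(\eta)=1+\frac{(\eta-\xi)\cdot\xi}{2\varkappa^2} .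
\end{equation}
We restrict to $|\eta-\xi|<k/2$, which keeps the frequencies away from $0$, where $|\eta|$ is not smooth, and let each frequency travel. For $\sigma=\pm1$ and $t_0\in[0,S]$ define
\[
v^\sigma(x,t)=(4\pi\varkappa)^{-N/2}\int_{|\eta-\xi|<k/2}e^{-i\eta\cdot(x-z)+i\sigma(t-t_0)|\eta|}\,e^{-|\eta-\xi|^2/4\varkappa}\,\frac{P(\eta)}{|\eta|}\,d\eta ,
\]
and let $g^\flat$ be the integral \eqref{gfourier} restricted to $|\eta-\xi|<k/2$. The functions $v^\sigma$ are smooth, entire in $x$, depend on $x,z$ only through $x-z$, and solve $\Box v^\sigma=0$. The factor $1/|\eta|$ is chosen so that at $t=t_0$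
\begin{equation}\label{vdata}
v^+=v^-,\qquad v_t^+=i\,g^\flat,\qquad v^-_t=-i\,g^\flat .
\end{equation}
The phase is stationary at $\eta=\xi$ when $x-z=\sigma(t-t_0)e$. So $v^\sigma$ should be concentrated near the point $\sigma(t-t_0)e$, which moves with speed $1$.

\begin{lemma}[Packets]\label{lem:packet}
Let $S>0$ and $\delta\in(0,1/16]$. There are $b\in(0,\delta/2]$ and $c,C>0$, depending only on $N,S,\delta$, such that for all $z\in\mathbb C^N$ with $|z|\le b$, $|\xi|=k\ge1$, $\sigma=\pm1$ and $t_0,t\in[0,S]$:
\begin{enumerate}
\item[(a)] $|v^\sigma|+|v^\sigma_t|+|\nabla v^\sigma|\le Ce^{-ck}$ at $(x,t)$ for real $x$ with $|x-\sigma(t-t_0)e|\ge\delta$;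
\item[(b)] $|g_{z,\xi}-g^\flat|\le Ce^{-ck}$ on $\mathbb R^N$;
\item[(c)] if $|z|\le b/12$, then $|v^\sigma|+|v^\sigma_t|\le Ce^{-ck}$ at $(x-\frac{ib}2e,\,t_0)$ for all $x\in\mathbb R^N$.
\end{enumerate}
\end{lemma}

\begin{proof}
\emph{(a)} Put $s=t-t_0$, $\delta'=\delta/2$ and $X=x-\operatorname{Re}z-\sigma se$. If $b\le\delta/2$, then $|X|\ge\delta'$; let $m=X/|X|$. With $\eta=k\zeta$, the quantities to be estimated are of the form
\[
(4\pi\varkappa)^{-N/2}k^N\int_{|\zeta-e|<1/2}e^{k\Phi(\zeta)}Q(\zeta)\,d\zeta,\qquad \Phi=-i\zeta\cdot(x-z)+i\sigma s(\zeta^2)^{1/2}-\frac k{4\varkappa}(\zeta-e)^2 ,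
\]
where $Q=1+\frac{k^2}{2\varkappa^2}(\zeta-e)\cdot e$ times $k^{-1}(\zeta^2)^{-1/2}$ for $v^\sigma$, times $i\sigma$ for $v^\sigma_t$, and times $-i\zeta_j(\zeta^2)^{-1/2}$ for $\partial_jv^\sigma$. On the real domain $\operatorname{Re}\Phi$ is about $0$ near $\zeta=e$. But there the gradient of the phase is close to $-X\ne0$, and a small shift of $\zeta$ in the direction $-im$ makes $\operatorname{Re}\Phi$ negative. Toward the boundary of the domain of integration the shift must be tapered off; there the Gaussian term helps.

\emph{The contour.} Let $0<\tau\le\frac1{16}$, $d=|\theta-e|$ and $h(\theta)=1-4d^2$, and deform the domain $|\theta-e|<\frac12$ to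
\[
\zeta=\theta-i\tau h(\theta)m .
\]
Only the component of $\zeta$ along $m$ is changed. So on each line parallel to $m$ this replaces a real segment by a curve with the same endpoints, and by Fubini and Cauchy's theorem in one variable the integral does not change, provided the integrand is holomorphic near all points $\zeta=\theta-i\tau'm$ with $|\theta-e|\le\frac12$ and $0\le\tau'\le\tau$. At these points $\frac12\le|\theta|\le\frac32$ and
\[
\zeta^2=|\theta|^2(1+q),\qquad q=\frac{-2i\tau'm\cdot\theta-\tau'^2}{|\theta|^2},\qquad |q|\le4\tau'+4\tau'^2\le\tfrac{17}4\tau'<\tfrac12 .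
\]
So $(\zeta^2)^{1/2}=|\theta|(1+q)^{1/2}$ (principal branch) is holomorphic and its modulus is bounded above and below, and $|Q|\le C$. The new volume element is $(1-i\tau m\cdot\nabla h)\,d\theta$, with $|1-i\tau m\cdot\nabla h|\le1+4\tau\le2$. Since $|(1+q)^{1/2}-1-\frac q2|\le\frac14|q|^2$ for $|q|\le\frac12$,
\[
\Bigl|(\zeta^2)^{1/2}-|\theta|+i\tau'm\cdot\tfrac\theta{|\theta|}\Bigr|\le\frac{\tau'^2}{2|\theta|}+\frac{|\theta||q|^2}4\le8\tau'^2 .
\]

\emph{The real part of $\Phi$.} Take $\tau'=\tau h$. The real part of the first term of $\Phi$ is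
\[
-\theta\cdot\operatorname{Im}z-\tau h\,m\cdot(x-\operatorname{Re}z).
\]
That of the second is at most $\sigma s\tau h\,m\cdot\frac\theta{|\theta|}+8S\tau^2$. Since $\frac18\le\frac k{4\varkappa}\le\frac14$, that of the third is
\[
-\frac k{4\varkappa}\bigl(d^2-\tau^2h^2\bigr)\le-\frac{d^2}8+\frac{\tau^2}4 .
\]
Now $x-\operatorname{Re}z-\sigma s\frac\theta{|\theta|}=X+\sigma s\bigl(e-\frac\theta{|\theta|}\bigr)$, where $m\cdot X=|X|\ge\delta'$ and $\bigl|e-\frac\theta{|\theta|}\bigr|\le d+\bigl||\theta|-1\bigr|\le2d$. As $0\le h\le1$,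
\[
\operatorname{Re}\Phi\le-\tau\delta'(1-4d^2)+2\tau Sd-\frac{d^2}8+\bigl(8S+\tfrac14\bigr)\tau^2+\frac32b .
\]
Here $2\tau Sd\le\frac{d^2}{16}+16S^2\tau^2$, and $4\tau\delta'd^2\le\frac{d^2}{128}$ because $\tau\le\frac1{16}$ and $\delta'\le\frac1{32}$. With $C_2=16S^2+8S+1$ we obtain $\operatorname{Re}\Phi\le-\tau\delta'+C_2\tau^2+\frac32b$. Now fix
\[
\tau=\min\Bigl(\frac1{16},\frac{\delta'}{2C_2}\Bigr),\qquad b=\frac{\tau\delta'}{12} .
\]
Then $\operatorname{Re}\Phi\le-\frac12\tau\delta'+\frac18\tau\delta'=-\frac38\tau\delta'$. The factor $k^N\varkappa^{-N/2}$ is absorbed by decreasing the rate of decay. Note that $b\le\delta/2$ and $b\le\frac1{72}$.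

\emph{(b)} The difference is the integral \eqref{gfourier} over $|\eta-\xi|\ge k/2$. There $|\eta|\le3|\eta-\xi|$, so $|e^{-i\eta\cdot(x-z)}|\le e^{b|\eta|}\le e^{|\eta-\xi|/24}$. Moreover
\[
\frac{|\eta-\xi|^2}{4\varkappa}\ge\frac{|\eta-\xi|}{8\sqrt2}\ge\frac{|\eta-\xi|}{12},\qquad |P|\le1+|\eta-\xi| .
\]
So the integrand is at most $(1+|\eta-\xi|)e^{-|\eta-\xi|/24}$ in modulus, and its integral over $|\eta-\xi|\ge k/2$ is $O(e^{-ck})$.

\emph{(c)} For $|\eta-\xi|<k/2$ we have $\eta\cdot e\ge\frac k2$ and $\frac k2\le|\eta|\le\frac32k$, so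
\[
\bigl|e^{-i\eta\cdot(x-\frac{ib}2e-z)}\bigr|=e^{-\frac b2\eta\cdot e-\eta\cdot\operatorname{Im}z}\le e^{-\frac{bk}4+\frac32k\cdot\frac b{12}}=e^{-bk/8} .
\]
As $|P|\le2$ and $|\eta|\ge\frac12$, this gives $v^\sigma,v^\sigma_t=O(k^Ne^{-bk/8})$ at $t=t_0$.
\end{proof}

\subsection{Following a packet into the past or into the future}

Let $y,\tilde y,S,r_0$ be as in Proposition~\ref{prop:main}. First we quantify the statement that each ray has room in the past or in the future.

\begin{lemma}\label{lem:tube}
There is $\delta\in(0,\frac1{16}]$ with $4\delta<r_0$ such that for all $(f,t_0)\in S^{N-1}\times[0,S]$ at least one of the segments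
\[
\Sigma_-=\{-rf:\ 0\le r\le t_0\},\qquad \Sigma_+=\{rf:\ 0\le r\le S-t_0\}
\]
has its $4\delta$-neighborhood contained in $\Omega$.
\end{lemma}

\begin{proof}
As $\ell(-f)+\ell(f)>t_0+(S-t_0)$, we have $\ell(-f)>t_0$ or $\ell(f)>S-t_0$. So the corresponding compact segment lies in $\Omega$; say its $8\delta_1$-neighborhood does. For $(f',t_0')$ near $(f,t_0)$ the corresponding segment lies in the $4\delta_1$-neighborhood of the first one, so its own $4\delta_1$-neighborhood lies in $\Omega$. Now use the compactness of $S^{N-1}\times[0,S]$ and decrease $\delta$.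
\end{proof}

Fix this $\delta$, take $b$ from Lemma~\ref{lem:packet}, and put $b'=b/12$. Fix $\chi_0\in C_c^\infty(B(0,3\delta))$ with $0\le\chi_0\le 1$ and $\chi_0=1$ on $B(0,2\delta)$; note that $B(0,4\delta)\subset\Omega$. Below, $c,C>0$ may change from line to line but never depend on $z,\xi,\sigma,t_0$.

\begin{lemma}\label{lem:key}
For $|z|\le b'$, $|\xi|=k\ge1$, $\sigma=\pm1$, $t_0\in[0,S]$ and $v=v^\sigma$,
\begin{equation}\label{key}
\Bigl|\int\chi_0\,(y_tv-yv_t)(x,t_0)\,dx\Bigr|\le Ce^{-ck} .
\end{equation}
\end{lemma}

\begin{proof}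
For two solutions of the wave equation, $\int(q_tv-qv_t)\,dx$ would be constant in time if there were no boundary. We cut off to a tube around the path of the packet; on the edge of the tube $v$ is exponentially small.

Let $f=\sigma e$, so that the packet is at $\sigma(t-t_0)e=(t-t_0)f$, and let $\Sigma$ be one of $\Sigma_\pm$ with $4\delta$-neighborhood in $\Omega$. Choose $\chi\in C_c^\infty(\Omega)$ with values in $[0,1]$, equal to $1$ on the $2\delta$-neighborhood of $\Sigma$ and supported in its $3\delta$-neighborhood, with derivative bounds depending only on $\delta$ and $N$ (mollify the indicator function of the $\frac52\delta$-neighborhood). For $q\in C^\infty(\Omega\times\mathbb R)$ with $\Box q=0$ let $I_q(t)=\int\chi\,(q_tv-qv_t)\,dx$. Then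
\[
I_q'(t)=\int\chi\,(v\Delta q-q\Delta v)\,dx=\int q\,(2\nabla\chi\cdot\nabla v+v\Delta\chi)\,dx .
\]
If $t\in[0,S]$ and $\sigma(t-t_0)e\in\Sigma$, then $|x-\sigma(t-t_0)e|\ge2\delta$ on $\operatorname{supp}\nabla\chi$, so by Lemma~\ref{lem:packet}(a)
\begin{equation}\label{Iprime}
|I_q'(t)|\le Ce^{-ck}\|q(t)\|_{L^2(\Omega)} .
\end{equation}
Moreover $0\in\Sigma$, so $\chi=\chi_0=1$ on $B(0,2\delta)$. For $|x|\ge2\delta$, $v$ and $v_t$ at $t=t_0$ are $O(e^{-ck})$ by Lemma~\ref{lem:packet}(a). Hence
\begin{equation}\label{Ichi}
\Bigl|I_q(t_0)-\int\chi_0\,(q_tv-qv_t)(x,t_0)\,dx\Bigr|\le Ce^{-ck}\bigl(\|q(t_0)\|_{L^2(\Omega)}+\|q_t(t_0)\|_{L^2(\Omega)}\bigr) .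
\end{equation}
The $L^2(\Omega)$ norms of $y,y_t,\tilde y,\tilde y_t$ are bounded on $[0,S]$.

\emph{Case $\Sigma=\Sigma_-$: into the past.} Take $q=y$. For $t\in[0,t_0]$ the packet is at $-(t_0-t)f\in \Sigma_-$, so \eqref{Iprime} holds, and $I_y(0)=0$ since $y$ is smooth and vanishes for $t\le0$. So $|I_y(t_0)|\le Ce^{-ck}$, and \eqref{Ichi} gives \eqref{key}.

\emph{Case $\Sigma=\Sigma_+$: into the future.} Take $q=y-\tilde y$. For $t\in[t_0,S]$ the packet is at $(t-t_0)f\in \Sigma_+$, so \eqref{Iprime} holds, and $I_q(S)=0$ since $q$ is smooth and vanishes for $t\ge S$. So $|I_q(t_0)|\le Ce^{-ck}$, and by \eqref{Ichi} the estimate \eqref{key} holds with $y-\tilde y$ in place of $y$. It remains to show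
\[
\Bigl|\int\chi_0H\,dx\Bigr|\le Ce^{-ck},\qquad H=(\tilde y_tv-\tilde yv_t)(\cdot,t_0),
\]
that is, that the analytic function $\tilde y$ has exponentially small high frequencies. The part of the integral over $|x|\ge2\delta$ is $O(e^{-ck})$ by Lemma~\ref{lem:packet}(a). On $|x|<2\delta$ we have $\chi_0=1$, and $H$ is holomorphic in $\{x\in\mathbb C^N:|x|<r_0\}$. Let $\psi\in C_c^\infty(B(0,2\delta))$, $0\le\psi\le1$, $\psi=1$ on $B(0,\delta)$, $|\nabla\psi|\le C/\delta$, and deform the domain of integration to
\[
x-\tfrac{ib}2\psi(x)e .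
\]
Again only one coordinate, the one along $e$, is changed, and nothing is changed near the boundary of $B(0,2\delta)$. All points $x-i\beta'e$ with $|x|<2\delta$, $0\le\beta'\le\frac b2$ have norm less than $3\delta<r_0$. So by Cauchy's theorem on lines parallel to $e$ the integral of $H$ over $B(0,2\delta)$ equals
\[
\int_{|x|<2\delta}H\bigl(x-\tfrac{ib}2\psi(x)e\bigr)\bigl(1-\tfrac{ib}2e\cdot\nabla\psi(x)\bigr)\,dx .
\]
On the new domain $\tilde y$ and $\tilde y_t$ are bounded, so we have to estimate $v$ and $v_t$.
\begin{itemize}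
\item Where $|x|\ge\delta$: the packet depends on $x-z$ only, so the shift amounts to replacing $z$ by $z+\frac{ib}2\psi(x)e$, of norm at most $\frac b{12}+\frac b2<b$. Lemma~\ref{lem:packet}(a) with $t=t_0$ gives $v,v_t=O(e^{-ck})$.
\item Where $|x|<\delta$: here $\psi=1$, and Lemma~\ref{lem:packet}(c) gives $v,v_t=O(e^{-ck})$.
\end{itemize}
This proves \eqref{key}.
\end{proof}

\subsection{Analyticity near the center, and vanishing}

\begin{proof}[Proof of Proposition~\ref{prop:main}]
\emph{Analyticity in $x$.} Subtract the integral in \eqref{key} for $v^-$ from that for $v^+$. By \eqref{vdata} this leaves $-2i\int\chi_0\,y(x,t_0)\,g^\flat(x)\,dx$. With Lemma~\ref{lem:packet}(b), for all $t_0\in[0,S]$, $|z|\le b'$ and $|\xi|\ge1$,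
\[
\Bigl|\int\chi_0(x)\,y(x,t_0)\,g_{z,\xi}(x)\,dx\Bigr|\le Ce^{-c|\xi|} .
\]
These integrals are entire in $z$, and for $|\xi|<1$, $|z|\le b'$ they are bounded uniformly in $t_0$. So their integral over $\xi\in\mathbb R^N$ is holomorphic and bounded in $|z|<b'$, uniformly in $t_0$. By Lemma~\ref{lem:inv} with $f=\chi_0y(\cdot,t_0)$ it equals $(2\pi)^Ny(z,t_0)$ for real $z$ with $|z|<b'<\delta$. So $y(\cdot,t_0)$ extends holomorphically to $\{z\in\mathbb C^N:|z|<b'\}$ with a bound $M$ independent of $t_0\in[0,S]$.

\emph{Vanishing.} It remains to turn analyticity in $x$ into vanishing in $t$, using the equation and $y=0$ for $t\le0$. Cauchy's estimates on polydiscs of radius $R=b'/(2\sqrt N)$ give $|\partial^{2\gamma}y|\le M(2\gamma)!R^{-2|\gamma|}$ for real $|x|<b'/2$ and $t\in[0,S]$. Since $\Delta^j=\sum_{|\gamma|=j}\frac{j!}{\gamma!}\partial^{2\gamma}$, $\sum_{|\gamma|=j}\frac{j!}{\gamma!}=N^j$ and $(2\gamma)!\le(2j)!$ for $|\gamma|=j$,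
\[
|\partial_t^{2j}y(x,t)|=|\Delta^jy(x,t)|\le MK^{2j}(2j)!,\qquad K=\sqrt N/R,\quad |x|<\tfrac{b'}2,\ t\in[0,S],\ j\ge0 .
\]
For fixed $x$ the function $y(x,\cdot)\in C^\infty(\mathbb R)$ vanishes for $t\le0$, so all its derivatives vanish at $t=0$, and Taylor's formula of order $2j$ gives
\[
|y(x,t)|=\Bigl|\int_0^t\frac{(t-s)^{2j-1}}{(2j-1)!}\,\partial_s^{2j}y(x,s)\,ds\Bigr|\le M(Kt)^{2j}\qquad\text{for }t\in[0,S]\text{ and all }j\ge1 .
\]
Hence $y(x,\cdot)=0$ on $[0,\frac1{2K}]\cap[0,S]$. At the new endpoint all derivatives vanish again, so we may repeat the argument, and after finitely many steps $y(x,\cdot)=0$ on $[0,S]$. This proves the proposition with $r=b'/2$, and completes the proof of Theorems~\ref{thm:obstr} and \ref{thm:counter}.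
\end{proof}

\section{Sharpness for the ball, and analytic coefficients}\label{sec:compl}

\subsection{The ball}

The strict inequality in Theorem~\ref{thm:obstr} cannot be relaxed to $\ge$, and the time it gives is optimal for the ball.

\begin{proposition}
Let $\Omega$ be the unit ball, $N\ge2$, $A=-\Delta$, $\Gamma_1=\Gamma$. All chords through $0$ have length $2$, and the system is M-controllable in time $T$ if and only if $T\ge2$.
\end{proposition}

\begin{proof}
For $T<2$ use Theorem~\ref{thm:obstr} with $x_0=0$. If $T>2$, use zero control during the time $T-2$ first. So let $T=2$.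

\emph{Reduction to moments.} Let $Y$ run through a real orthonormal basis of the spherical harmonics in $L^2(S^{N-1})$; for $Y$ of degree $l$ let $\nu=l+\frac N2-1\ge0$, and let $j>0$ run through the positive zeros of the Bessel function $J_\nu$. The eigenfunctions $\psi=r^{1-N/2}J_\nu(jr)\,Y(x/|x|)$ form a complete orthogonal system, and the eigenspaces are finite-dimensional, so every spectral state is a finite combination of states $(\psi,0)$ and $(0,\psi)$. Thus it suffices to reach nonzero multiples of $(\psi,0)$ and $(0,\psi)$ for each such $\psi$. Given $\psi$, we use controls of the form $f(t)Y$. Let $\psi'$ be an eigenfunction of this kind with harmonic $Y'$ and zero $j'$. On $\Gamma$ we have $\partial_\nu\psi'=c'Y'$, where $c'=j'J'_{\nu'}(j')\ne0$ and $\nu'$ is the index belonging to $Y'$. Applying \eqref{dual} to $\varphi=\cos(j'(2-t))\psi'$ and to $\varphi=\sin(j'(2-t))\psi'$ gives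
\begin{align*}
-\langle y_t(2),\psi'\rangle&=c'\int_\Gamma YY'\,d\Gamma\int_0^2\tilde f(s)\cos(j's)\,ds,\\
-j'(y(2),\psi')&=c'\int_\Gamma YY'\,d\Gamma\int_0^2\tilde f(s)\sin(j's)\,ds,
\end{align*}
with $\tilde f(s)=f(2-s)$. Here $\int_\Gamma YY'\,d\Gamma$ is $0$ if $Y'\ne Y$ and $1$ if $Y'=Y$. So we need $\tilde f\in L^2(0,2)$ whose cosine and sine moments vanish at all positive zeros $j'\ne j$ of $J_\nu$ and are prescribed at $j$.

\emph{Solution of the moment problem.} Let
\[
F(\zeta)=e^{i\zeta}(\alpha+\beta\zeta)\,\frac{\zeta^{-\nu}J_\nu(\zeta)}{\zeta^2-j^2},\qquad\alpha,\beta\in\mathbb C .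
\]
The even entire function $\zeta^{-\nu}J_\nu(\zeta)$ is $O(e^{|\operatorname{Im}\zeta|})$, it is $O(|\zeta|^{-\nu-1/2})$ on $\mathbb R$ at infinity, and it vanishes at $\pm j$. So $e^{-i\zeta}F$ is entire, of exponential type at most $1$ and in $L^2(\mathbb R)$, and by the Paley--Wiener theorem $F(\zeta)=\int_0^2\tilde f(s)e^{i\zeta s}\,ds$ with $\tilde f\in L^2(0,2)$. Here $F(\pm j')=0$ for the other positive zeros $j'$ of $J_\nu$, while
\[
F(\pm j)=e^{\pm ij}(\alpha\pm\beta j)\gamma,\qquad\gamma=\frac{j^{-\nu}J_\nu'(j)}{2j}\ne0 .
\]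
So the pair $F(j),F(-j)$, hence the pair of moments at $j$, can be prescribed arbitrarily by the choice of $\alpha,\beta$. For real prescribed moments we may replace $\tilde f$ by its real part.
\end{proof}

\subsection{Operators with analytic coefficients}\label{sec:analytic}

The argument of Section~\ref{sec:obstr} is a quantitative form of a statement about the analytic wave front set $WF_A(u)$ of a distribution $u$. This is a closed conic set of nonzero covectors, and $u$ is real analytic near a point if and only if $WF_A(u)$ contains no covector over that point. If one is willing to quote two general theorems for a differential operator $P$ with real analytic coefficients and a distribution $u$ with $Pu=0$, one obtains an extension to variable coefficients.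
\begin{enumerate}
\item[(i)] $WF_A(u)\subset\operatorname{Char}P$ \cite[Thm.~8.6.1]{H1}.
\item[(ii)] If the principal symbol $p$ is real and $P$ is of real principal type, then $WF_A(u)$ is invariant under the Hamilton flow of $p$ in $p^{-1}(0)$ \cite{SKK,H2}.
\end{enumerate}

\begin{theorem}
Let the coefficients of $A$ be real analytic in $\Omega$, and suppose that every geodesic of the metric $(a_{ij})^{-1}$ through some $x_0\in\Omega$, continued in both directions until it leaves $\Omega$, has length greater than $T$. Then for every $\Gamma_1\subset\Gamma$ the only spectral state reachable at time $T$ is $(0,0)$.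
\end{theorem}

\begin{proof}
Let $y$ be a solution of \eqref{sys} that reaches a spectral state at time $T$. Extend $y$ by $0$ for $t<0$ and by the finite sum $\tilde y$ of modes with the given state at $t=T$ for $t>T$. The regularity of $y$ stated in Section~\ref{sec:facts} is used here for $A$ in place of $-\Delta$. The gluing argument in the proof of Theorem~\ref{thm:obstr}, with $\Delta$ replaced by $-A$, gives $(\partial_t^2+A)y=0$ in $\mathcal D'(\Omega\times\mathbb R)$. By (i) applied to the elliptic operators $A-\lambda_n$, the $\varphi_n$ are real analytic in $\Omega$, so $\tilde y$ is real analytic in $\Omega\times\mathbb R$.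

The operator $\partial_t^2+A$ is of real principal type, and its bicharacteristics project to unit-speed geodesics parametrized by $\pm t$. Consider a characteristic covector over $(x_0,t)$ with $0\le t\le T$. The lengths inside $\Omega$ of the geodesic followed for decreasing and for increasing time sum to more than $T$. So the first exceeds $t$ or the second exceeds $T-t$, and the bicharacteristic reaches $\{t<0\}$ or $\{t>T\}$ over $\Omega$, where $y$ is analytic. By (i) and (ii), $y$ is real analytic near $(x_0,t)$. For $t\notin[0,T]$ this is immediate.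

So $y$ is real analytic near $\{x_0\}\times\mathbb R$. It vanishes for $t<0$, so it vanishes in a connected neighborhood of $\{x_0\}\times\mathbb R$. Hence $\tilde y$ vanishes on a nonempty open subset of $\Omega\times(T,\infty)$. It is analytic and $\Omega$ is connected, so $\tilde y\equiv0$ and the final state is $(0,0)$.
\end{proof}

\begin{thebibliography}{9}

\bibitem{H1}
H\"ormander, \emph{The Analysis of Linear Partial Differential Operators I}.

\bibitem{H2}
H\"ormander, Comm. Pure Appl. Math. \textbf{24} (1971), 671--704.

\bibitem{LLT}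
Lasiecka, Lions, Triggiani, J. Math. Pures Appl. \textbf{65} (1986).

\bibitem{SKK}
Sato, Kawai, Kashiwara, Lecture Notes in Math. \textbf{287} (1973).

\end{thebibliography}

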